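\title{Stationary $\varphi$-mixing sequences that violate the central limit theorem}

\begin{abstract}
We construct a strictly stationary, centered, $\varphi$-mixing sequence with finite variance whose partial sums $S_n$ satisfy $\sigma_n^2=\operatorname{var}S_n\to\infty$ while $S_n/\sigma_n$ does not converge to the standard normal law. This disproves a conjecture of Ibragimov and, with it, Iosifescu's conjecture on the weak invariance principle. The basic object is a $\varphi$-mixing sequence driven by bounded negative feedback on all dyadic time scales, for which $\sigma_n^2\to\infty$ and $\sigma_n^2/n\to0$; its variance is estimated through a random walk that runs backward in time. Thinning and superposing such sequences gives the counterexample. We also determine the possible limit laws: every weak subsequential limit of $S_n/\sigma_n$ is infinitely divisible with mean $0$ and variance at most $1$, and there is a single sequence for which all such laws occur.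
\end{abstract}

\section{The conjectures and the results}\label{sec:intro}

Let $(X_n)_{n\in\mathbb Z}$ be a strictly stationary sequence of real random variables, that is, $(X_{n+1})_{n\in\mathbb Z}$ has the same law as $(X_n)_{n\in\mathbb Z}$. For two $\sigma$-fields $\mathcal A,\mathcal B$ of events put
\[
\varphi(\mathcal A,\mathcal B)=\sup\{|P(B\mid A)-P(B)| : A\in\mathcal A,\ B\in\mathcal B,\ P(A)\neq0\},
\]
the smallest number $\varphi$ such that $|P(A\cap B)-P(A)P(B)|\le\varphi\,P(A)$ for all $A\in\mathcal A$, $B\in\mathcal B$. With $\mathcal F_n^m=\sigma(X_k:n\le k\le m)$, the mixing coefficients of the sequence are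
\[
\varphi_n=\varphi(\mathcal F_{-\infty}^0,\mathcal F_n^\infty),\qquad n\ge1 .
\]
They are nonincreasing in $n$ and at most $1$, and the sequence is called \emph{$\varphi$-mixing} if $\varphi_n\to0$. The number $\varphi_n$ bounds how much the probability of an event in the future from time $n$ on can change when we learn an event about the past, \emph{however unlikely that event is}. An independent sequence has $\varphi_n=0$ for all $n$, and $X_n=f(Y_n,\dots,Y_{n-r})$ with i.i.d.\ $Y_n$ has $\varphi_n=0$ for $n>r$.

Put $S_n=X_1+\dots+X_n$, $S_0=0$, $\sigma_n^2=\operatorname{var}S_n$, and $W_n(t)=S_{[nt]}/\sigma_n$ for $0\le t\le1$, where $[\cdot]$ is the integer part; $W_n$ is a random element of $D[0,1]$ with the Skorokhod topology. We call $(X_n)$ \emph{admissible} if it is strictly stationary, centered and $\varphi$-mixing, with $EX_1^2<\infty$ and $\sigma_n^2\to\infty$.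

\medskip
\noindent\textbf{Conjecture 1} (Ibragimov \cite{Ibr62}). \emph{For every admissible sequence, $S_n/\sigma_n$ converges weakly to $N(0,1)$.}

\medskip
\noindent\textbf{Conjecture 2} (Iosifescu \cite{Ios77}). \emph{For every admissible sequence, $W_n$ converges weakly to standard Brownian motion on $[0,1]$.}

\medskip
The condition $\sigma_n^2\to\infty$ excludes telescoping: $X_n=Y_n-Y_{n-1}$ with i.i.d.\ $Y_n$ has $\varphi_n=0$ for $n\ge2$, and $S_n=Y_n-Y_0$ has the same law for all $n$. Once $\sigma_n^2\to\infty$, a central limit theorem is the natural guess. Cut $\{1,\dots,n\}$ into long blocks separated by gaps whose length tends to infinity more slowly than $\sigma_n$: the gaps contribute nothing to $S_n/\sigma_n$, and the blocks are nearly independent and identically distributed. So $S_n/\sigma_n$ behaves like a sum of i.i.d.\ terms, and what remains is to exclude that a few large terms carry a fixed share of the variance. For single summands this share is measured by the Lindeberg ratio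
\[
\frac{n}{\sigma_n^2}\,E\big[X_1^2\,;\,|X_1|>\epsilon\sigma_n\big],
\]
which tends to $0$ as soon as $\sigma_n^2\to\infty$ and $\liminf\sigma_n^2/n>0$. If $\sigma_n^2/n$ can approach $0$, finite variance alone no longer controls it.

Ibragimov proved the conclusion of Conjecture 1 when $E|X_1|^{2+\epsilon}<\infty$ for some $\epsilon>0$ \cite{Ibr62}, and when $EX_1^2<\infty$ and $\sum_i\varphi_{2^i}^{1/2}<\infty$ \cite{Ibr75}; both results extend to weak invariance principles. Peligrad \cite{Pel85} proved both conjectures under the additional assumption $\liminf\sigma_n^2/n\neq0$. Herrndorf \cite{Her83} showed that Conjecture 2 fails if some strictly stationary $\varphi$-mixing sequence has $\sigma_n^2\to\infty$ and $\liminf\sigma_n^2/n=0$. We prove that both conjectures are false.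

\begin{theorem}\label{thm:A}
There is an admissible sequence for which $S_n/\sigma_n$ does not converge weakly to $N(0,1)$. For this sequence $W_n$ does not converge weakly to Brownian motion. Thus Conjectures 1 and 2 are false.
\end{theorem}

A law $\mu$ on $\mathbb R$ is \emph{infinitely divisible} if for every $k\ge1$ there is a law $\rho$ with $\mu=\rho^{*k}$. Let $\mathcal I$ be the set of infinitely divisible laws with mean $0$ and variance at most $1$.

\begin{theorem}\label{thm:B}
\begin{itemize}
\item[(a)] For every admissible sequence, all weak subsequential limits of $S_n/\sigma_n$ belong to $\mathcal I$.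
\item[(b)] There is one admissible sequence whose set of weak subsequential limits of $S_n/\sigma_n$ is exactly $\mathcal I$.
\end{itemize}
\end{theorem}

So the block argument sketched above gives all that can be said about the limits. Part (b) contains Theorem \ref{thm:A}, because $\mathcal I$ contains the unit mass at $0$; we prove Theorem \ref{thm:A} separately since it needs only the Gaussian case of the construction.

Section \ref{sec:idea} shows the two mechanisms in the simplest cases, and Section \ref{sec:facts} collects standard facts. Sections \ref{sec:process} and \ref{sec:variance} construct an admissible sequence with $\sigma_n^2/n\to0$. By Herrndorf's theorem this alone refutes Conjecture 2; that theorem is not used below. Section \ref{sec:thin} treats thinning and superposition, and Sections \ref{sec:A} and \ref{sec:B} prove the theorems.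

\section{Two mechanisms in the simplest cases}\label{sec:idea}

Throughout, $G,G_n$ denote independent standard normal variables.

\subsection{Rare large values}\label{sub:rare}

Let $\chi_n$ be i.i.d.\ with $P(\chi_n=1)=p=1-P(\chi_n=0)$, independent of $(G_n)$, and let $X_n=a\chi_nG_n$ with $a^2p=v$. Then $\operatorname{var}S_N=vN$, but $P(S_N\ne0)\le Np$. At a time $N$ with $Np=1/k$, the normalized sum has variance $1$ and vanishes with probability at least $1-1/k$: it is far from normal. To see this at infinitely many times in one sequence, add independent \emph{layers} $X^{(k)}$ with parameters $p_k,v_k$ and times $N_k$ with $N_kp_k=1/k$. Finite variance forces $\sum_kv_k<\infty$, and then layer $k$ carries the share $v_k/\sum_jv_j\to0$ of the variance at every time. With i.i.d.\ layers nothing is gained, as the classical central limit theorem demands.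

The obstacle is the variance of the earlier layers. It disappears if each layer has variance about $v_kn$ for $n\le N_k$ but $o(n)$ as $n\to\infty$: choose $N_k$ so late that layers $1,\dots,k-1$ have faded, while the later layers contribute $O(N_k\sum_{j>k}v_j)$, which for $v_k=2^{-k}$ is comparable to $v_kN_k$. Such a layer arises if the nonzero terms are the successive values of a stationary sequence $\xi$ whose partial sums have variance $\sigma^2(n)$ with
\begin{itemize}
\item[(a)] $\sigma^2(n)=o(n)$;
\item[(b)] $\sigma^2(n)\to\infty$, for at least one layer;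
\item[(c)] $\varphi_n(\xi)\to0$, with $\varphi_1(\xi)$ as small as we like.
\end{itemize}
Requirement (c) enters because in $n\ll1/p$ steps a layer typically uses no new value of $\xi$, so its coefficient at lag $n$ is controlled only by $\varphi_1(\xi)$, and our bound for a superposition adds the coefficients of the layers. The differences $\xi_n=G_n-G_{n-1}$ satisfy (a) but neither (b) nor (c): averaging $G_0-G_{-r}=\xi_0+\dots+\xi_{-r+1}$ and $G_r-G_0=\xi_1+\dots+\xi_r$ over $r$ recovers $G_0$ almost surely from the past and from the future, so $\varphi_1\ge1-P(G>t)$ for all $t$.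

\subsection{Negative feedback}\label{sub:feedback}

To lower the variance of sums, let the process push against its own recent sum.

\begin{example}\label{ex:ar}
Let $0<a<1$, $\xi_0=0$ and $\xi_n=-a\xi_{n-1}+G_n$ for $n\ge1$. With $S_{-1}=S_0=0$,
\[
S_n=S_{n-1}-a(S_{n-1}-S_{n-2})+G_n=(1-a)S_{n-1}+aS_{n-2}+G_n .
\]
The coefficient $D_{m,n}=\partial S_n/\partial G_m$ satisfies $D_{m,m-1}=0$, $D_{m,m}=1$ and $D_{m,n}=(1-a)D_{m,n-1}+aD_{m,n-2}$ for $n>m$. This is the recursion for the probability that a walk started at $n$, stepping down by $1$ with probability $1-a$ and by $2$ with probability $a$, visits $m$. Since $z^2-(1-a)z-a=(z-1)(z+a)$,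
\[
D_{m,n}=\frac{1-(-a)^{n-m+1}}{1+a},\qquad \operatorname{var}S_n=\sum_{m=1}^nD_{m,n}^2\sim\frac n{(1+a)^2}.
\]
The number $1+a$ is the mean step of the walk.
\end{example}

The example suggests that variance $o(n)$ calls for a walk with infinite mean step. Feedback $-(\delta/w)(\xi_{n-1}+\dots+\xi_{n-w})$ over a window of length $w$ produces, in the same way, steps of length $1+w$ with probability $\delta/w$, and adds $\delta$ to the mean step. Windows $w=2^j$ with strengths $\delta_j$ add $\sum_j\delta_j$, so we want $\sum_j\delta_j=\infty$.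

Linear feedback, however, destroys $\varphi$-mixing. The stationary version $\xi_n=\sum_{r\ge0}(-a)^rG_{n-r}$ of Example \ref{ex:ar} is $(-a)^n\xi_0$ plus a normal variable independent of $\xi_0$, so $P((-1)^n\xi_n>t\mid\xi_0>M)\to1$ as $M\to\infty$; letting $t\to\infty$ gives $\varphi_n=1$ for all $n$. An extreme past must not produce an extreme drift. We therefore saturate the feedback and replace $-(\delta/w)V$, where $V$ is the window sum, by
\[
-\delta w^{-1/2}\tanh(w^{-1/2}V).
\]
The level $\sqrt w$ is the right one for two reasons. If the variance grows at most linearly, then $|V|=O(\sqrt w)$ is typical, and there the derivative in $V$ is of order $\delta/w$ as in the linear case: the \emph{gain} in the mean step is of order $\delta$. On the other hand, changing the past moves this drift by at most $2\delta w^{-1/2}$, and only during $w$ steps; for Gaussian noise the relative entropy between the two futures is of order $w(\delta w^{-1/2})^2$: the \emph{cost} is of order $\delta^2$. Any choice with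
\[
\sum_j\delta_j=\infty,\qquad\sum_j\delta_j^2\ \text{small}
\]
has infinite gain at small cost. We take $\delta_j=\delta/(j+1)$.

\section{Standard facts}\label{sec:facts}

\emph{Total variation.} $\operatorname{TV}(P,Q)=\sup_B|P(B)-Q(B)|$ is a complete metric on probability measures. The signed measure $P-Q$ has total mass $2\operatorname{TV}(P,Q)$, and $|\int f\,dP-\int f\,dQ|\le\ell\operatorname{TV}(P,Q)$ if $f$ takes values in an interval of length $\ell$. The distance does not increase under measurable maps, and a mixture of laws within $\eta$ of $Q$ is within $\eta$ of $Q$. On $\mathbb R^{\mathbb N}$ it is the limit of the distances between the laws of the first $n$ coordinates, because cylinder sets approximate every measurable set in $(P+Q)$-measure. For laws $P,Q$ on $\mathbb R^T$ there is a \emph{maximal coupling}: a pair $(U,U')$ with marginals $P,Q$ and $P(U\ne U')=\operatorname{TV}(P,Q)$.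

\emph{Relative entropy.} $\operatorname{KL}(P\|Q)=\int\log(dP/dQ)\,dP$ is jointly convex in $(P,Q)$, and Pinsker's inequality states $\operatorname{TV}\le\sqrt{\operatorname{KL}/2}$. For laws on $\mathbb R^n$ the chain rule writes $\operatorname{KL}(P\|Q)$ as the sum over $i$ of the $P$-expectation of the relative entropy between the conditional laws of the $i$th coordinate given the first $i-1$. Also $\operatorname{KL}(N(z,s^2)\|N(z',s^2))=(z-z')^2/(2s^2)$.

\emph{Variance inequalities.} For $f\in C^1(\mathbb R)$ with bounded derivative, $\operatorname{var}f(G)\le Ef'(G)^2$ (Gaussian Poincar\'e inequality) and $E[Gf(G)]=Ef'(G)$ (integration by parts). For independent $Z_1,\dots,Z_n$ and square integrable $F=F(Z_1,\dots,Z_n)$, the Efron--Stein inequality states $\operatorname{var}F\le\sum_mE\operatorname{var}_{Z_m}F$, where $\operatorname{var}_{Z_m}$ is the variance in $Z_m$ with the other variables fixed.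

\emph{Weak convergence.} If $Y_n\Rightarrow Y$, then $EY^2\le\liminf EY_n^2$ (Fatou's lemma); if moreover $\sup EY_n^2<\infty$, then $EY_n\to EY$ by uniform integrability; and $Y_n'\Rightarrow Y$ whenever $Y_n'-Y_n\to0$ in probability.

\section{The feedback process and its mixing coefficients}\label{sec:process}

\subsection{Definition}

The \emph{innovation law} $\nu$ is the law of $b+\theta+sG$, where $b\in[-1,1]$, $0<s\le1$, and $\theta$ is a finitely valued variable with $E\theta=0$, independent of $G$. Thus $\nu=\sum_lw_lN(z_l,s^2)$ is a finite mixture of normal laws with common variance. For Theorem \ref{thm:A} only $\nu=N(0,1)$ is needed. In Theorem \ref{thm:B}, $\theta$ is a prescribed jump law, $sG$ is a small smoothing that keeps relative entropies finite, and $b$ serves to center the process.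

Fix $0<\delta\le s/96$, and let $\delta_j=\delta/(j+1)$ for $j\ge0$ and $\psi=\tanh$. We use that $\psi$ is odd, $|\psi|\le1$, and that $\psi'$ is continuous, even, decreasing on $[0,\infty)$, with $0<\psi'\le1$. A \emph{past} is a real sequence $x=(x_0,x_{-1},\dots)$, and the \emph{drift} after the past $x$ is
\begin{equation}\label{eq:u}
u(x)=-\sum_{j\ge0}\delta_j2^{-j/2}\,\psi\Big(2^{-j/2}\sum_{i=0}^{2^j-1}x_{-i}\Big).
\end{equation}
Since $\sum_j2^{-j/2}=(1-2^{-1/2})^{-1}<4$, we have $|u|\le4\delta$. To measure the influence of distant coordinates put $c_i=\sum_{j:\,2^j\ge i}\delta_j2^{-j/2}$ for $i\ge1$. If $x$ and $y$ agree in their $T\ge0$ most recent coordinates, only the terms with $2^j\ge T+1$ can differ, so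
\begin{equation}\label{eq:influence}
|u(x)-u(y)|\le2c_{T+1}.
\end{equation}
For $2^{k-1}<i\le2^k$ we have $c_i=\sum_{j\ge k}\delta_j2^{-j/2}\le4\delta_k2^{-k/2}$, and there are at most $2^k$ such $i$. Hence
\[
\sum_{i\ge1}c_i^2\le16\sum_{k\ge0}\delta_k^2=16\,\delta^2\pi^2/6<36\,\delta^2 .
\]
The numbers
\[
d_T=\frac1s\Big(\sum_{i>T}c_i^2\Big)^{1/2},\qquad T\ge0,
\]
depend only on $\delta$ and $s$, and satisfy $d_0\le6\delta/s\le\frac1{16}$ and $d_T\to0$.

Let $Z_1,Z_2,\dots$ be i.i.d.\ with law $\nu$. For a past $x$ let $P_x$ be the law on $\mathbb R^{\mathbb N}$ of the sequence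
\begin{equation}\label{eq:rec}
X_n=u(X_{n-1},\dots,X_1,x_0,x_{-1},\dots)+Z_n,\qquad n\ge1,
\end{equation}
and let $P_x^g$, $g\ge0$, be the law of $(X_{g+1},X_{g+2},\dots)$. As $(X_n)$ is a jointly measurable function of $x$ and $(Z_n)$, the maps $x\mapsto P_x^g(B)$ are measurable. For $U=(U_1,\dots,U_T)$ write $xU=(U_T,\dots,U_1,x_0,x_{-1},\dots)$ for the past $x$ followed by $U$. Under $P_x$, given $(X_1,\dots,X_T)=U$, the sequence $(X_{T+1},X_{T+2},\dots)$ has law $P_{xU}$, because $Z_{T+1},Z_{T+2},\dots$ are independent of $X_1,\dots,X_T$.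

\subsection{Uniform loss of memory}

Let $\eta_g=\sup_{x,y}\operatorname{TV}(P_x^g,P_y^g)$, the supremum over \emph{all} pairs of pasts. It is nonincreasing in $g$, since $P_x^{g+1}$ is the image of $P_x^g$ under the shift.

\begin{lemma}\label{lem:memory}
\begin{itemize}
\item[(a)] If $x,y$ agree in their $T\ge0$ most recent coordinates, then $\operatorname{TV}(P_x,P_y)\le d_T$. In particular $\eta_0\le d_0\le6\delta/s\le\frac1{16}$.
\item[(b)] $\eta_{mT}\le d_0^{\,m+1}+d_T/(1-d_0)$ for $m\ge0$, $T\ge1$. In particular $\eta_g\to0$, uniformly in $b$.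
\end{itemize}
\end{lemma}

\begin{proof}
(a) The translates of $\nu$ by $u$ and $u'$ are $\sum_lw_lN(z_l+u,s^2)$ and $\sum_lw_lN(z_l+u',s^2)$, so by joint convexity their relative entropy is at most $(u-u')^2/(2s^2)$. Given $X_1,\dots,X_{i-1}$, the laws of $X_i$ under $P_x$ and $P_y$ are such translates, and the two pasts at time $i$ agree in $T+i-1$ coordinates; by \eqref{eq:influence} the drifts differ by at most $2c_{T+i}$. The chain rule bounds the relative entropy on any block $(X_1,\dots,X_n)$ by $\sum_{i\ge1}(2c_{T+i})^2/(2s^2)=2d_T^2$. Pinsker's inequality gives total variation at most $d_T$ on each block, hence on $\mathbb R^{\mathbb N}$.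

(b) Part (a) is strong for pasts that agree on a long stretch, but arbitrary pasts agree nowhere. We create agreement by coupling; each attempt fails with probability at most $d_0$. Fix $x,y$ and $m,T\ge1$, and let $(U,U')$ be a maximal coupling of the laws of $(X_1,\dots,X_T)$ under $P_x$ and $P_y$, so that $P(U\ne U')\le d_0$ by (a). For each measurable $B$,
\[
P_x^{mT}(B)-P_y^{mT}(B)=E\big[P_{xU}^{(m-1)T}(B)-P_{yU'}^{(m-1)T}(B)\big].
\]
On $\{U=U'\}$ the pasts $xU$ and $yU'$ agree in $T$ coordinates, and the bracket is at most $d_T$ in absolute value; elsewhere it is at most $\eta_{(m-1)T}$. So $\eta_{mT}\le d_0\eta_{(m-1)T}+d_T$, and iteration gives $\eta_{mT}\le d_0^m\eta_0+d_T(1+d_0+d_0^2+\cdots)$. By monotonicity the bound holds for $\eta_g$ whenever $g\ge mT$. It does not involve $b$, and it is small when $m$ and $T$ are large, because $d_0<1$ and $d_T\to0$.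
\end{proof}

\begin{lemma}\label{lem:stationary}
There is a strictly stationary sequence $(\xi_n)_{n\in\mathbb Z}$ such that
\[
Z_n=\xi_n-u(\xi_{n-1},\xi_{n-2},\dots)
\]
has law $\nu$ and is independent of $\mathcal F_{n-1}=\sigma(\xi_i:i\le n-1)$. The law $Q$ of $(\xi_1,\xi_2,\dots)$ satisfies $\operatorname{TV}(P_0^M,Q)\le\eta_M$, where $0$ is the zero past. Given $\mathcal F_0$, the variables $Z_1,Z_2,\dots$ are i.i.d.\ with law $\nu$, and $(\xi_1,\xi_2,\dots)$ has law $P_x$ with $x=(\xi_0,\xi_{-1},\dots)$. Moreover $\varphi_n\le\eta_{n-1}$, so that $\varphi_1\le6\delta/s$ and $\varphi_n\to0$. Finally $E\xi_1^2<\infty$, and $E\xi_1=0$ if $\nu$ is symmetric.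
\end{lemma}

\begin{proof}
\emph{Construction.} For $M'\ge M$, conditioning on the first $M'-M$ coordinates shows that $P_0^{M'}$ is a mixture of laws $P_x^M$, so $\operatorname{TV}(P_0^{M'},P_0^M)\le\eta_M$. By Lemma \ref{lem:memory} the sequence $(P_0^M)$ is Cauchy; its limit $Q$ satisfies $\operatorname{TV}(P_0^M,Q)\le\eta_M$. The shift maps $P_0^M$ to $P_0^{M+1}$, so it preserves $Q$. By Kolmogorov's extension theorem there is a stationary $(\xi_n)_{n\in\mathbb Z}$ such that $(\xi_{r+1},\xi_{r+2},\dots)$ has law $Q$ for every $r\in\mathbb Z$. If $\nu$ is symmetric, then $u(-x)=-u(x)$ shows that $P_0$, and hence $Q$, is invariant under a global change of sign.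

\emph{Innovations.} The drift depends on infinitely many coordinates, so we pass to the limit through finite-range approximations. Let $u_l(x)=u(x_0,\dots,x_{-l+1},0,0,\dots)$; by \eqref{eq:influence}, $|u-u_l|\le2c_{l+1}$. Let $F$ be a bounded measurable function of $l_0\le l$ variables, let $(X_i)$ solve \eqref{eq:rec} with the zero past, and let $n=M+l+1$. Since $Z_n$ in \eqref{eq:rec} is independent of $X_1,\dots,X_{n-1}$ and $|e^{i\alpha}-e^{i\beta}|\le|\alpha-\beta|$,
\[
\Big|E\big[F\,e^{it(X_n-u_l(X_{n-1},X_{n-2},\dots))}\big]-\hat\nu(t)\,EF\Big|\le2|t|c_{l+1}\|F\|_\infty,\qquad F=F(X_{n-1},\dots,X_{n-l_0}),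
\]
where $\hat\nu$ is the characteristic function of $\nu$. Both expectations are integrals of fixed bounded functions of $(X_{M+1},\dots,X_{M+l+1})$, whose law is a marginal of $P_0^M$. Letting $M\to\infty$ gives the same inequality for $\xi$, at any time $n$. Replacing $u_l$ by $u$ doubles the bound, and $l\to\infty$ yields $E[Fe^{itZ_n}]=\hat\nu(t)EF$ for $F=F(\xi_{n-1},\dots,\xi_{n-l_0})$. Taking for $F$ indicators, we see that $Z_n$ has law $\nu$ conditionally on each cylinder event of positive probability. These events form a $\pi$-system generating $\mathcal F_{n-1}$, so $Z_n\sim\nu$ is independent of $\mathcal F_{n-1}$.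

\emph{Mixing.} Each $Z_n$ is $\mathcal F_n$-measurable and independent of $\mathcal F_{n-1}$, so $\mathcal F_0,Z_1,Z_2,\dots$ are independent. The sequence $(\xi_n)_{n\ge1}$ solves \eqref{eq:rec} with $x=(\xi_0,\xi_{-1},\dots)$, which gives the conditional law $P_x$. If $A\in\mathcal F_0$, $P(A)>0$, and $B=\{(\xi_n,\xi_{n+1},\dots)\in B_0\}$, then $P(B\mid A)$ and $P(B)$ are two averages of the function $x\mapsto P_x^{n-1}(B_0)$, whose values differ by at most $\eta_{n-1}$. Hence $\varphi_n\le\eta_{n-1}$. Finally $|\xi_1|\le4\delta+|Z_1|$ is square integrable, and a symmetric integrable variable is centered.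
\end{proof}

We call $\xi$ the \emph{feedback process} with parameters $\nu,\delta$.

\section{The variance of the feedback process}\label{sec:variance}

In this section $S_n=\xi_1+\dots+\xi_n$ and $\sigma^2(n)=\operatorname{var}S_n$. In Example \ref{ex:ar}, $S_n$ was linear in the noise and its variance was $\sum_mD_{m,n}^2$. Now $S_n$ is nonlinear and the derivatives are random; a Poincar\'e inequality gives the upper bound and integration by parts the lower bound.

\begin{lemma}\label{lem:poincare}
There is a constant $C_\nu<\infty$ with $\operatorname{var}_\nu f\le C_\nu\int f'^2\,d\nu$ for all $f\in C^1(\mathbb R)$ with bounded derivative. For $\nu=N(0,1)$ one may take $C_\nu=1$.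
\end{lemma}

\begin{proof}
Write $\nu=\sum_lw_lN(z_l,s^2)$ with $w_l>0$, let $E_l,\operatorname{var}_l$ refer to $N(z_l,s^2)$, and put $\ell=\max|z_l-z_{l'}|$, $\Lambda=e^{\ell^2/2s^2}$. Then
\[
\operatorname{var}_\nu f=\sum_lw_l\operatorname{var}_lf+\frac12\sum_{l,l'}w_lw_{l'}(E_lf-E_{l'}f)^2 .
\]
The Gaussian Poincar\'e inequality applied to $f(z_l+s\,\cdot)$ bounds the first sum by $s^2\int f'^2d\nu$. For the second, $E_lf-E_{l'}f=\int_{z_{l'}}^{z_l}Ef'(z+sG)\,dz$. For $z$ between $z_{l'}$ and $z_l$, the density of $N(z,s^2)$ at a point $y$ is at most $\Lambda$ times the larger of the densities of $N(z_l,s^2)$ and $N(z_{l'},s^2)$ at $y$: if $y$ lies outside the interval, the nearer endpoint is at least as close to $y$ as $z$ is; if $y$ lies inside, both endpoints are within $\ell$ of $y$, so their densities are at least $\Lambda^{-1}(2\pi s^2)^{-1/2}$. Thus $Ef'(z+sG)^2\le\Lambda(E_lf'^2+E_{l'}f'^2)$, and Cauchy--Schwarz gives $(E_lf-E_{l'}f)^2\le\ell^2\Lambda(E_lf'^2+E_{l'}f'^2)$. Summing with the weights $\frac12w_lw_{l'}$, we may take $C_\nu=s^2+\ell^2\Lambda$,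 which is $1$ for $N(0,1)$.
\end{proof}

\subsection{Derivatives as visiting probabilities}

Let $V_j(i)=\xi_{i-1}+\dots+\xi_{i-2^j}$ be the window sums seen at time $i$, and
\[
a_{j,i}=\delta_j2^{-j}\psi'\big(2^{-j/2}V_j(i)\big)\in[0,\delta_j2^{-j}],\qquad\sum_ja_{j,i}\le2\delta\le1 .
\]
For a fixed realization of $\xi$, the \emph{backward chain} is the Markov chain on $\mathbb Z$ that moves from a site $i\ge1$ to $i-1-2^j$ with probability $a_{j,i}$ ($j\ge0$) and to $i-1$ with probability $1-\sum_ja_{j,i}$, and stops on reaching a site $\le0$. We write $\mathsf P_n,\mathsf E_n$ for the chain started at $n$, and $J_i$ for the length of a step taken from $i$.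

\begin{lemma}\label{lem:chain}
Fix the past $x=(\xi_0,\xi_{-1},\dots)$. Then $S_n$ is a $C^1$ function of $(Z_1,\dots,Z_n)$, and for $1\le m\le n$
\[
D_{m,n}:=\frac{\partial S_n}{\partial Z_m}=\mathsf P_n(\text{the chain visits }m)\in[0,1].
\]
For every $f\ge0$, if $L_1,L_2,\dots$ are the lengths of the steps of the chain started at $n$,
\begin{equation}\label{eq:count}
\mathsf E_n\sum_rf(L_r)=\sum_{i=1}^nD_{i,n}\,\mathsf E_if(J_i).
\end{equation}
\end{lemma}

\begin{proof}
Regard $u$ as a function of finitely many recent coordinates, the others being fixed. The terms of \eqref{eq:u} are bounded by $\delta_j2^{-j/2}$ and their partial derivatives by $\delta_j2^{-j}$, so both series converge uniformly; $u$ is $C^1$ and may be differentiated termwise. Induction along $\xi_i=u(\xi_{i-1},\dots,\xi_1,x)+Z_i$ shows that each $\xi_i$, $i\ge1$, is $C^1$ in $(Z_1,\dots,Z_i)$. Put $D_{m,k}=0$ for $k<m$. Since $\xi_l$ does not depend on $Z_m$ for $l<m$, we have $\partial V_j(n)/\partial Z_m=D_{m,n-1}-D_{m,n-1-2^j}$, also when the window reaches below time $1$. Differentiating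 $S_n=S_{n-1}+u(\xi_{n-1},\xi_{n-2},\dots)+Z_n$ gives $D_{m,m}=1$ and, for $n>m$,
\[
D_{m,n}=D_{m,n-1}-\sum_ja_{j,n}\big(D_{m,n-1}-D_{m,n-1-2^j}\big)=\Big(1-\sum_ja_{j,n}\Big)D_{m,n-1}+\sum_ja_{j,n}D_{m,n-1-2^j}.
\]
The probability of visiting $m$, as a function of the starting point, is $0$ below $m$, is $1$ at $m$, and satisfies the same recursion by conditioning on the first step. The recursion determines the solution. For \eqref{eq:count}, the chain is strictly decreasing, so it takes one step from each visited site $i\in[1,n]$, and given a visit to $i$ that step is distributed as $J_i$.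
\end{proof}

The minus sign in \eqref{eq:u} and $\psi'\ge0$ are what make the recursion a convex combination. By \eqref{eq:count} with $f=1$, the sum $\sum_mD_{m,n}$ is the expected number of sites of $[1,n]$ that the chain visits. The chain has a distance $n$ to cover, so this number is small if steps are long on average and large if they are short. Put
\[
\Delta_n=\sum_{j:\,2^j\le n}\delta_j ,\qquad \Delta_n\to\infty,\qquad \Delta_n\le\delta\big(1+\log(1+\log_2n)\big).
\]

\begin{proposition}\label{prop:variance}
Assume $E\xi_1=0$. Then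
\begin{itemize}
\item[(i)] $\sigma^2(n)\le\frac43C_\nu n$;
\item[(ii)] $\sigma^2(n)/n\to0$;
\item[(iii)] if $\nu=N(0,1)$, then $\sigma^2(1)\ge1$ and $\sigma^2(n)\ge n/(2+\Delta_n)^2$; in particular $\sigma^2(n)\to\infty$.
\end{itemize}
\end{proposition}

\begin{proof}
We start from $\sigma^2(n)=E\operatorname{var}(S_n\mid\mathcal F_0)+\operatorname{var}E(S_n\mid\mathcal F_0)$.

\emph{The past contributes little.} Let $s_n(\omega)=\omega_1+\dots+\omega_n$ on $\mathbb R^{\mathbb N}$ and $\mu_x=P_x-Q$. By Lemma \ref{lem:stationary}, $Q$ is a mixture of the laws $P_y$, so $|\mu_x|$ has total mass at most $2\eta_0$; also $|\mu_x|\le P_x+Q$. Since $\int s_n\,dQ=0$, we have $E(S_n\mid\mathcal F_0)=\int s_n\,d\mu_x$ at $x=(\xi_0,\xi_{-1},\dots)$, and by Cauchy--Schwarz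
\[
\Big(\int s_n\,d\mu_x\Big)^2\le2\eta_0\int s_n^2\,d|\mu_x|\le2\eta_0\Big(\int s_n^2\,dP_x+\int s_n^2\,dQ\Big).
\]
Averaging over $x$ gives $\operatorname{var}E(S_n\mid\mathcal F_0)\le4\eta_0ES_n^2\le\frac14\sigma^2(n)$. As $\sigma^2(n)<\infty$, it follows that $\sigma^2(n)\le\frac43E\operatorname{var}(S_n\mid\mathcal F_0)$.

\emph{Proof of (i).} Given $\mathcal F_0$, $S_n$ is a function of the independent variables $Z_1,\dots,Z_n$. The Efron--Stein inequality and Lemma \ref{lem:poincare} in each variable give $\operatorname{var}(S_n\mid\mathcal F_0)\le C_\nu\sum_mE[D_{m,n}^2\mid\mathcal F_0]$. Since $0\le D_{m,n}\le1$,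
\begin{equation}\label{eq:upper}
\sigma^2(n)\le\frac43C_\nu\sum_{m=1}^nED_{m,n}\le\frac43C_\nu n .
\end{equation}

\emph{Proof of (ii).} The last step of the chain may overshoot $0$ by any amount, so we count only steps of length at most $n+1$: let $f(L)=L\,\mathbf 1(L\le n+1)$. All steps but the last stay in $[1,n]$ and have total length at most $n-1$, so $\sum_rf(L_r)\le2n$. From site $i$,
\[
\mathsf E_if(J_i)\ge\sum_{2^j\le n}2^ja_{j,i}=\sum_{2^j\le n}\delta_j\psi'\big(2^{-j/2}V_j(i)\big)=:Y_{n,i},
\]
and \eqref{eq:count} yields $\sum_{i=1}^nD_{i,n}Y_{n,i}\le2n$ for every realization. The variables $D_{i,n}$ and $Y_{n,i}$ are dependent, but $0\le D_{i,n}\le1$ suffices to separate them: for $h>0$,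
\[
E[D_{i,n}Y_{n,i}]\ge h\,E[D_{i,n}\mathbf 1(Y_{n,i}\ge h)]\ge h\big(ED_{i,n}-P(Y_{n,i}<h)\big).
\]
By stationarity $P(Y_{n,i}<h)=P(Y_{n,1}<h)$, so
\begin{equation}\label{eq:sites}
\frac1n\sum_{i=1}^nED_{i,n}\le\frac2h+P(Y_{n,1}<h).
\end{equation}
It remains to show that $Y_{n,1}\to\infty$ in probability, that is, that most windows are not saturated. Here the crude bound (i) is fed back into the argument. Fix $R>0$. By (i), stationarity, $E\xi_1=0$ and Chebyshev's inequality, $P(|V_j(1)|>R2^{j/2})\le4C_\nu/(3R^2)$ for every $j$. Hence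
\[
E\sum_{2^j\le n}\delta_j\mathbf 1\big(|V_j(1)|>R2^{j/2}\big)\le\frac{4C_\nu}{3R^2}\Delta_n ,
\]
and by Markov's inequality this sum exceeds $\Delta_n/2$ with probability at most $8C_\nu/(3R^2)$. Outside that event the scales $j$ with $|V_j(1)|\le R2^{j/2}$ have total weight at least $\Delta_n/2$, so $Y_{n,1}\ge\frac12\psi'(R)\Delta_n$. Since $\psi'(R)>0$ and $\Delta_n\to\infty$, we get $\limsup_nP(Y_{n,1}<h)\le8C_\nu/(3R^2)$ for all $h$ and $R$, so the limit is $0$. Letting $n\to\infty$ and then $h\to\infty$ in \eqref{eq:sites} and using \eqref{eq:upper} proves (ii).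

\emph{Proof of (iii).} First, $\sigma^2(1)\ge E\operatorname{var}(\xi_1\mid\mathcal F_0)=\operatorname{var}Z_1=1$. Given $\mathcal F_0$, the variables $Z_1,\dots,Z_n$ are centered and orthonormal, and integration by parts in $Z_m$ gives $E[S_nZ_m\mid\mathcal F_0]=E[D_{m,n}\mid\mathcal F_0]$. By Bessel's inequality and Cauchy--Schwarz,
\[
\operatorname{var}(S_n\mid\mathcal F_0)\ge\sum_{m=1}^nE[D_{m,n}\mid\mathcal F_0]^2\ge\frac1n\Big(E\Big[\sum_{m=1}^nD_{m,n}\,\Big|\,\mathcal F_0\Big]\Big)^2 .
\]
Now take $f(L)=\min(L,n)$. The steps have total length at least $n$, so $\sum_rf(L_r)\ge n$ whether or not some step is truncated. From any site,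
\[
\mathsf E_if(J_i)\le1+\sum_ja_{j,i}\min(2^j,n)\le1+\Delta_n+n\delta\sum_{2^j>n}2^{-j}\le1+\Delta_n+2\delta\le2+\Delta_n .
\]
By \eqref{eq:count}, $\sum_mD_{m,n}\ge n/(2+\Delta_n)$ for every realization, and therefore $\sigma^2(n)\ge E\operatorname{var}(S_n\mid\mathcal F_0)\ge n/(2+\Delta_n)^2$.
\end{proof}

For $\nu=N(0,1)$, which is symmetric, the feedback process is thus admissible with $\sigma^2(n)=o(n)$ and $\varphi_1\le6\delta$; it meets the three requirements of Section \ref{sub:rare}. The condition $\sum_j\delta_j^2<\infty$ was used only in Lemma \ref{lem:memory}, and $\sum_j\delta_j=\infty$ only in part (ii).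

\section{Thinning and superposition}\label{sec:thin}

Let $\xi$ be a sequence, $a>0$ and $0<p\le1$. Let $(\chi_n)_{n\in\mathbb Z}$ be i.i.d.\ Bernoulli$(p)$ variables independent of $\xi$, and define the clock $(M_n)_{n\in\mathbb Z}$ by $M_0=0$, $M_n-M_{n-1}=\chi_n$. The \emph{$(a,p)$-thinning} of $\xi$ is
\[
X_n=a\chi_n\xi_{M_n}.
\]
When $\chi_n=1$ the clock advances and the next unused value of $\xi$ appears; otherwise $X_n=0$. No value of $\xi$ is skipped, and this matters. Deleting values would destroy the cancellation between them: for centered stationary $\xi$, $\operatorname{var}\sum_{i\le n}\chi_i\xi_i=p^2\sigma^2(n)+p(1-p)nE\xi_1^2$ grows linearly if $p<1$.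

\begin{lemma}\label{lem:thin}
Let $\xi$ be strictly stationary, centered, square integrable and $\varphi$-mixing, with coefficients $\varphi_n^\xi$ and variances $\sigma^2(n)$, $\sigma^2(0)=0$. Its $(a,p)$-thinning $X$ is strictly stationary and centered, and for $n\ge1$
\[
X_1+\dots+X_n=a\sum_{i=1}^{M_n}\xi_i,\qquad\operatorname{var}(X_1+\dots+X_n)=a^2E\sigma^2(M_n),\qquad\varphi_n^X\le E\varphi^\xi_{1+M_{n-1}},
\]
where $M_n\sim\operatorname{Bin}(n,p)$. In particular $\varphi_n^X\le\varphi_1^\xi$ and $\varphi_n^X\to0$.
\end{lemma}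

\begin{proof}
\emph{Stationarity.} Let $\chi'_n=\chi_{n+1}$, $\xi'_i=\xi_{i+\chi_1}$, and let $M'$ be the clock of $\chi'$. Then $M'_n=M_{n+1}-\chi_1$, so $X_{n+1}=a\chi'_n\xi'_{M'_n}$: the shifted sequence is obtained from $(\chi',\xi')$ as $X$ is from $(\chi,\xi)$. Given $\chi$, $\xi'$ is a fixed shift of $\xi$ and has the law of $\xi$; so $\xi'$ is independent of $\chi'$, and $(\chi',\xi')$ has the law of $(\chi,\xi)$.

\emph{Sums.} As $i$ runs through the times in $[1,n]$ with $\chi_i=1$, $M_i$ runs through $1,\dots,M_n$. Given $\chi$, the sum has mean $0$ and variance $a^2\sigma^2(M_n)$; take expectations.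

\emph{Mixing.} For $i\le0$, $M_i\le0$ is a function of $(\chi_l)_{l\le0}$. For $i\ge n$, $M_i$ is a function of $(\chi_l)_{l\ge1}$, and either $X_i=0$ or $M_i\ge c+1$, where $c=M_{n-1}\ge0$. Let $A\in\sigma(X_i:i\le0)$ and $B\in\sigma(X_i:i\ge n)$. For a fixed value of $\chi$, $A$ becomes an event $A_\chi\in\sigma(\xi_i:i\le0)$ depending only on $(\chi_l)_{l\le0}$, and $B$ becomes an event $B_\chi\in\sigma(\xi_i:i\ge c+1)$ depending only on $(\chi_l)_{l\ge1}$. With $P_\xi$ the probability in $\xi$ alone,
\[
|P_\xi(A_\chi\cap B_\chi)-P_\xi(A_\chi)P_\xi(B_\chi)|\le\varphi^\xi_{c+1}P_\xi(A_\chi).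
\]
Integrate over $\chi$. Both $P_\xi(B_\chi)$ and $c$ are independent of $P_\xi(A_\chi)$, so $|P(A\cap B)-P(A)P(B)|\le P(A)E\varphi^\xi_{1+M_{n-1}}$. The last claims follow from monotonicity of $\varphi_n^\xi$ and from $M_{n-1}\to\infty$ a.s.\ by dominated convergence.
\end{proof}

\begin{lemma}\label{lem:super}
Let $X^{(k)}$, $k\ge1$, be independent strictly stationary sequences with coefficients $\varphi_n^{(k)}$, such that $\sum_kX_n^{(k)}$ converges a.s. Let $X_n$ be the sum where it converges and $0$ elsewhere. Then $(X_n)$ is strictly stationary and $\varphi_n\le\sum_k\varphi_n^{(k)}$.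
\end{lemma}

\begin{proof}
$X_n$ is one fixed measurable function of the vector $(X_n^{(k)})_{k\ge1}$, and these vectors form a stationary sequence by independence; so $X$ is stationary. The coefficients depend only on laws, so we may realize the $X^{(k)}$ on the factors $(\Omega_k,P_k)$ of a product space. Fix $n$, and let $\mathcal A_k=\sigma(X_i^{(k)}:i\le0)$ and $\mathcal B_k=\sigma(X_i^{(k)}:i\ge n)$. The past and future of $X$ are contained in $\bigvee_k\mathcal A_k$ and $\bigvee_k\mathcal B_k$, so it suffices to prove $\varphi(\bigvee_k\mathcal A_k,\bigvee_k\mathcal B_k)\le\Phi:=\sum_k\varphi^{(k)}$, where $\varphi^{(k)}=\varphi(\mathcal A_k,\mathcal B_k)$.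

\emph{Two factors}, with arbitrary $\sigma$-fields $\mathcal A_k,\mathcal B_k$ on $\Omega_k$. Let $A\in\mathcal A_1\vee\mathcal A_2$, $B\in\mathcal B_1\vee\mathcal B_2$. The sections at fixed $\omega_2$ lie in $\mathcal A_1$ and $\mathcal B_1$, so
\[
\Big|P(A\cap B)-\int P_1(A_{\omega_2})P_1(B_{\omega_2})\,dP_2\Big|\le\varphi^{(1)}\int P_1(A_{\omega_2})\,dP_2=\varphi^{(1)}P(A).
\]
By Fubini's theorem the integral on the left equals $\iint P_2(A_{\omega_1}\cap B_{\omega_1'})\,dP_1(\omega_1)\,dP_1(\omega_1')$. The sections at $\omega_1,\omega_1'$ lie in $\mathcal A_2$ and $\mathcal B_2$, so this differs from $\iint P_2(A_{\omega_1})P_2(B_{\omega_1'})\,dP_1\,dP_1=P(A)P(B)$ by at most $\varphi^{(2)}P(A)$.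

\emph{Finitely many factors.} Group the first $K-1$ factors into one and use induction.

\emph{Countably many factors.} Assume $\Phi<\infty$ and let $\epsilon>0$. The union of the $\sigma$-fields $\bigvee_{k\le K}\mathcal A_k$ is an algebra generating $\bigvee_k\mathcal A_k$, and the same holds for $\mathcal B$. So for $A\in\bigvee_k\mathcal A_k$, $B\in\bigvee_k\mathcal B_k$ there are $K$, $A'\in\bigvee_{k\le K}\mathcal A_k$, $B'\in\bigvee_{k\le K}\mathcal B_k$ with $P(A\triangle A')\le\epsilon$ and $P(B\triangle B')\le\epsilon$. Replacing $A,B$ by $A',B'$ changes each of $P(A\cap B)$ and $P(A)P(B)$ by at most $2\epsilon$, so $|P(A\cap B)-P(A)P(B)|\le(P(A)+\epsilon)\Phi+4\epsilon$. Let $\epsilon\to0$.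
\end{proof}

Both theorems use the same assembly of layers.

\begin{proposition}\label{prop:layers}
For $k\ge1$ let $\xi^{(k)}$ be strictly stationary, centered, square integrable and $\varphi$-mixing, with
\[
\varphi_1(\xi^{(k)})\le2^{-k-4},\qquad\sigma^2_{(k)}(m)\le K_km,\qquad\sigma^2_{(k)}(m)=o(m)\quad(m\to\infty).
\]
Let $X^{(k)}$ be the $(a_k,p_k)$-thinning of $\xi^{(k)}$, independent over $k$, with partial sums $S_n^{(k)}$, and put $v_k=a_k^2p_k$.
\begin{itemize}
\item[(a)] For each $k$, $\operatorname{var}S_n^{(k)}\le K_kv_kn$ for all $n$, and $\operatorname{var}S_n^{(k)}=o(n)$ as $n\to\infty$.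
\item[(b)] If $\sum_kK_kv_k<\infty$, $p_1=1$ and $\sigma^2_{(1)}(m)\to\infty$, then $X_n=\sum_kX_n^{(k)}$ is admissible, and for each $n$ the series $S_n=\sum_kS_n^{(k)}$ converges in $L^2$ with independent centered terms.
\end{itemize}
\end{proposition}

\begin{proof}
(a) By Lemma \ref{lem:thin}, $\operatorname{var}S_n^{(k)}\le a_k^2K_kEM_n=K_kv_kn$. Given $\epsilon>0$ there is $K_\epsilon$ with $\sigma^2_{(k)}(m)\le\epsilon m+K_\epsilon$ for all $m$, whence $\operatorname{var}S_n^{(k)}\le\epsilon v_kn+a_k^2K_\epsilon$.

(b) By (a) with $n=1$, the terms $X_n^{(k)}$, $k\ge1$, are independent and centered with summable variances, so the series converges a.s.\ and in $L^2$; the sum is centered and square integrable. By Lemma \ref{lem:super}, $X$ is stationary with $\varphi_n\le\sum_k\varphi_n^{(k)}$. By Lemma \ref{lem:thin}, $\varphi_n^{(k)}\le2^{-k-4}$ for all $n$ and $\varphi_n^{(k)}\to0$ for each $k$, so $\varphi_n\to0$ by dominated convergence. Finally $\sigma_n^2\ge\operatorname{var}S_n^{(1)}=a_1^2\sigma^2_{(1)}(n)\to\infty$, since $M_n=n$ a.s.\ when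 $p_1=1$.
\end{proof}

The first bound in (a) depends on $(a_k,p_k)$ only through $v_k$. This lets us control the later layers before their time scales are chosen.

\section{Proof of Theorem \ref{thm:A}}\label{sec:A}

Let $\xi^{(k)}$ be the feedback process with $\nu=N(0,1)$ and $\delta=2^{-k-7}\le1/96$. By Lemma \ref{lem:stationary} it is centered with $\varphi_1\le6\cdot2^{-k-7}\le2^{-k-4}$. By Proposition \ref{prop:variance} the hypotheses of Proposition \ref{prop:layers} hold with $K_k=\frac43$, and $\sigma^2_{(k)}(1)\ge1$, $\sigma^2_{(1)}(m)\to\infty$.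

We take $v_k=2^{-k}$, so that $a_k=(2^{-k}/p_k)^{1/2}$, and choose $p_k$ inductively. Let $N_1=1$, $p_1=1$. Given $p_1,\dots,p_{k-1}$, Proposition \ref{prop:layers}(a) provides $N_k>N_{k-1}$ with
\[
\sum_{j<k}\operatorname{var}S^{(j)}_{N_k}\le2^{-k}N_k,\qquad\text{and we set }p_k=\frac1{kN_k}.
\]
By Proposition \ref{prop:layers}(b), $X_n=\sum_kX_n^{(k)}$ is admissible.

For $k\ge2$ write $S_{N_k}=L_k+R_k$, where $L_k=S^{(k)}_{N_k}$ is the contribution of layer $k$ and $R_k$ is the rest; they are independent. Let $M\sim\operatorname{Bin}(N_k,p_k)$ be the clock of layer $k$ at time $N_k$. Then $P(L_k\ne0)\le P(M\ge1)\le N_kp_k=1/k$. Yet the event $\{M=1\}$ alone gives, by Lemma \ref{lem:thin} and Bernoulli's inequality,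
\[
\operatorname{var}L_k\ge a_k^2P(M=1)\sigma^2_{(k)}(1)\ge a_k^2N_kp_k(1-p_k)^{N_k-1}\ge2^{-k}N_k\Big(1-\frac1k\Big)\ge\frac12\,2^{-k}N_k .
\]
For the rest, the choice of $N_k$ handles the earlier layers and Proposition \ref{prop:layers}(a) the later ones:
\[
\operatorname{var}R_k\le2^{-k}N_k+\frac43N_k\sum_{j>k}2^{-j}=\frac73\,2^{-k}N_k .
\]
Since $r/(r+l)$ increases in $r$ and decreases in $l$,
\[
\frac{\operatorname{var}R_k}{\sigma^2_{N_k}}=\frac{\operatorname{var}R_k}{\operatorname{var}R_k+\operatorname{var}L_k}\le\frac{7/3}{7/3+1/2}=\frac{14}{17}.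
\]
Suppose $S_n/\sigma_n\Rightarrow N(0,1)$. Since $P(L_k\ne0)\to0$, also $R_k/\sigma_{N_k}\Rightarrow N(0,1)$, and Fatou's lemma gives $1\le\liminf_kE(R_k/\sigma_{N_k})^2\le\frac{14}{17}$, a contradiction.

The map $x\mapsto x(1)$ is continuous on $D[0,1]$: if $x_n\to x$ in the Skorokhod topology, then $x_n\circ\lambda_n\to x$ uniformly for some increasing bijections $\lambda_n$ of $[0,1]$, and $\lambda_n(1)=1$. If $W_n$ converged weakly to Brownian motion, then $W_n(1)=S_n/\sigma_n$ would converge weakly to $N(0,1)$, which we have just excluded. \qed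

\begin{remark}
The example avoids the hypotheses of the positive results, as it must. Since $\operatorname{var}S_n^{(k)}/n\le\frac432^{-k}$ and tends to $0$ for each $k$, dominated convergence gives $\sigma_n^2/n\to0$, so \cite{Pel85} does not apply. By \cite{Ibr62} and \cite{Ibr75}, $E|X_1|^{2+\epsilon}=\infty$ for all $\epsilon>0$ and $\sum_i\varphi_{2^i}^{1/2}=\infty$. The Gaussian feedback process itself has $|\xi_1|\le4\delta+|Z_1|$, hence all moments, and satisfies the central limit theorem by \cite{Ibr62}; it is the superposition of thinned layers that breaks it.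
\end{remark}

\section{The limit laws: proof of Theorem \ref{thm:B}}\label{sec:B}

\subsection{Every limit is infinitely divisible}

Let $(X_n)$ be admissible and $S_n/\sigma_n\Rightarrow\mu$ along a subsequence; all limits below are along it. Since $ES_n/\sigma_n=0$ and $E(S_n/\sigma_n)^2=1$, the law $\mu$ has mean $0$ and variance at most $1$ (Section \ref{sec:facts}). Fix $k\ge1$; we find $\rho$ with $\rho^{*k}=\mu$.

\emph{Blocks.} Since $\sigma_n\to\infty$, the integers $g=\min([\sqrt{\sigma_n}],[n/2k])$ satisfy $g\to\infty$, $g\le n/(2k)$ and $g/\sigma_n\to0$. Let $m=[n/k]-g$, which is positive for large $n$, and let $\beta_i$ be the sum of $X_l$ over $i(m+g)<l\le i(m+g)+m$, for $0\le i<k$. The number of indices in $[1,n]$ left out is $n-km=n-k[n/k]+kg\le k(g+1)$, so $\|S_n-\sum_i\beta_i\|_2\le k(g+1)\|X_1\|_2=o(\sigma_n)$, and $\sum_i\beta_i/\sigma_n\Rightarrow\mu$. The first index of block $i+1$ exceeds the last index of block $i$ by $g+1$.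

\emph{Near independence.} If $U$ is $\mathcal F_{-\infty}^0$-measurable and $U'$ is $\mathcal F_{g+1}^\infty$-measurable, both with values in $[-1,1]$, then $U=\int_{-1}^1\mathbf 1(U>r)\,dr-1$, the same formula holds for $U'$, and
\[
|\operatorname{cov}(U,U')|=\Big|\int_{-1}^1\!\int_{-1}^1\operatorname{cov}\big(\mathbf 1(U>r),\mathbf 1(U'>r')\big)\,dr\,dr'\Big|\le4\varphi_{g+1}.
\]
For complex $U,U'$ of modulus at most $1$, splitting into real and imaginary parts gives four such terms: $|E\,UU'-EU\,EU'|\le16\varphi_{g+1}$. By stationarity we may apply this with $U=\prod_{i\le j}e^{it\beta_i/\sigma_n}$ and $U'=e^{it\beta_{j+1}/\sigma_n}$ for $j=k-2,\dots,0$, and obtain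
\[
\Big|E\prod_ie^{it\beta_i/\sigma_n}-\prod_iEe^{it\beta_i/\sigma_n}\Big|\le16k\varphi_{g+1}\to0 .
\]
Each $\beta_i$ has the law of $S_m$. So if $\zeta_{n,1},\dots,\zeta_{n,k}$ are i.i.d.\ copies of $S_m/\sigma_n$, then $\sum_i\zeta_{n,i}\Rightarrow\mu$.

\emph{The root.} We need no comparison of $\sigma_m$ with $\sigma_n$: the inequalities $P(\zeta_{n,1}>r)^k\le P(\sum_i\zeta_{n,i}>kr)$ and $P(\zeta_{n,1}<-r)^k\le P(\sum_i\zeta_{n,i}<-kr)$ transfer tightness from the sums to $(\zeta_{n,1})$. A weak limit $\rho$ of $\zeta_{n,1}$ along a further subsequence satisfies $\rho^{*k}=\mu$. This proves (a).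

\subsection{One sequence with all limits}

In Section \ref{sec:A}, layer $k$ was usually silent up to time $N_k$. If instead $N_kp_k=\lambda$, the layer shows a nearly Poisson$(\lambda)$ number of values of $\xi^{(k)}$, and if these are close to independent copies of $\theta$, their sum is nearly compound Poisson. Let $CP(\lambda,\theta)$ be the law of $\sum_{i\le\Pi}\theta_i$, with $\Pi\sim\operatorname{Poisson}(\lambda)$ independent of i.i.d.\ copies $\theta_i$ of $\theta$. Its characteristic function is $\exp(\lambda(Ee^{it\theta}-1))$, so it is infinitely divisible, with mean $\lambda E\theta$ and variance $\lambda E\theta^2$. Three things change compared with Section \ref{sec:A}: we need enough compound Poisson laws, the innovations are no longer symmetric, and the other layers must be negligible rather than comparable.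

We use three more standard facts. \emph{Kolmogorov's representation}: if $\mu$ is infinitely divisible with mean $0$ and finite variance, then $\hat\mu(t)=\exp\int g_t\,d\kappa$ for a finite measure $\kappa$ with $\kappa(\mathbb R)=\operatorname{var}\mu$, where $g_t(y)=(e^{ity}-1-ity)/y^2$ and $g_t(0)=-t^2/2$. The function $g_t$ is continuous, $|g_t|\le t^2/2$, and $g_t\to0$ at $\pm\infty$; so it is uniformly continuous. \emph{Le Cam's inequality}: $\operatorname{TV}(\operatorname{Bin}(N,p),\operatorname{Poisson}(Np))\le Np^2$. The \emph{L\'evy distance}, the infimum of all $r>0$ with $F(y-r)-r\le F'(y)\le F(y+r)+r$ for all $y$, where $F,F'$ are the distribution functions, is a separable metric for weak convergence on $\mathbb R$; it is at most $\operatorname{TV}$, and by Chebyshev's inequality the laws of $Y,Y'$ are within $\|Y-Y'\|_2^{2/3}$.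

\begin{lemma}\label{lem:dense}
The set $\mathcal D=\{CP(\lambda,\theta):\lambda>0,\ \theta\text{ finitely valued},\ E\theta=0,\ \lambda E\theta^2=1\}$ is contained in $\mathcal I$ and weakly dense in it.
\end{lemma}

\begin{proof}
The inclusion was noted above. Let $\kappa'$ be a measure with masses $w_i>0$ at finitely many points $y_i\ne0$, such that $\sum_iw_i=1$ and $\sum_iw_i/y_i=0$. With $\lambda_i=w_i/y_i^2$, the linear terms cancel and $\int g_t\,d\kappa'=\sum_i\lambda_i(e^{ity_i}-1)$. This is the exponent of $CP(\lambda,\theta)$ with $\lambda=\sum_i\lambda_i$ and $P(\theta=y_i)=\lambda_i/\lambda$; moreover $\lambda E\theta=\sum_iw_i/y_i=0$ and $\lambda E\theta^2=\sum_iw_i=1$. So, given $\mu\in\mathcal I$ with measure $\kappa$, it suffices to find such measures $\kappa_m$ with $\int g_t\,d\kappa_m\to\int g_t\,d\kappa$ for each $t$.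

Divide $(-m,m]$ into the intervals $((i-1)/m,i/m]$, move the $\kappa$-mass of each to its midpoint, which is not $0$, move the mass outside $(-m,m]$ to the point $m$, and multiply by $1-1/m$. The resulting $\kappa_m^0$ has mass $(1-1/m)\kappa(\mathbb R)$, and $\int g_t\,d\kappa_m^0\to\int g_t\,d\kappa$ by uniform continuity of $g_t$. Two corrections remain. The integral of $1/y$ is corrected cheaply near $0$: let $\gamma_m=\int y^{-1}d\kappa_m^0$; if $\gamma_m\ne0$, then $\kappa\ne0$, and we add mass $\epsilon_m|\gamma_m|$ at $-\operatorname{sgn}(\gamma_m)\epsilon_m$, with $\epsilon_m>0$ so small that $\epsilon_m|\gamma_m|\le\kappa(\mathbb R)/m$. This adds $-\gamma_m$ to $\int y^{-1}$, keeps the total mass at most $\kappa(\mathbb R)\le1$, and changes $\int g_t$ by at most $t^2/(2m)$. The missing mass is hidden far away: add equal masses at $\pm m$ to bring the total to $1$. This leaves $\int y^{-1}=0$ and changes $\int g_t$ by at most $\max|g_t(\pm m)|\to0$.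
\end{proof}

By separability $\mathcal D$ has a countable dense subset, which is dense in $\mathcal I$. Choose $\mu_k=CP(\lambda_k,\theta_k)$, $k\ge2$, running through this subset and taking each of its values infinitely often.

The proof of Proposition \ref{prop:variance} needs $E\xi_1=0$, above all to keep the window sums at the scale $2^{j/2}$. Without symmetry the mean of the drift is unknown, but it is small and continuous in $b$, which is enough.

\begin{lemma}\label{lem:center}
Fix $\theta,s,\delta$ as in Section \ref{sec:process}. There is $b$ with $|b|\le4\delta$ such that the feedback process with innovations $b+\theta+sG$ has $E\xi_1=0$.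
\end{lemma}

\begin{proof}
Let $e(b)=E\xi_1=b+Eu(\xi_0,\xi_{-1},\dots)$ for $|b|\le4\delta<1$. Since $|u|\le4\delta$, we have $e(4\delta)\ge0\ge e(-4\delta)$, and it suffices to show that $e$ is continuous. Let $(X_n)$ solve \eqref{eq:rec} with the zero past and $Z_n=b+\theta_{(n)}+sG_n$, where $(\theta_{(n)},G_n)$ are i.i.d.\ copies of $(\theta,G)$ that do not depend on $b$. For each realization, $X_{N+1}$ is continuous in $b$, by induction, as $u$ is continuous in finitely many recent coordinates; and $|X_{N+1}|\le8\delta+|\theta_{(N+1)}|+|G_{N+1}|$. By dominated convergence $e_N(b)=EX_{N+1}$ is continuous. By Lemma \ref{lem:stationary} the laws of $X_{N+1}$ and $\xi_1$ are within $\eta_N$ in total variation, and the second moments of both are bounded by a constant $H$ independent of $N$ and $b$. Truncating at level $r$ and using $E[|Y|;|Y|>r]\le EY^2/r$,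
\[
|e_N(b)-e(b)|\le2r\eta_N+2H/r\qquad\text{for all }r>0 .
\]
As $\eta_N\to0$ uniformly in $b$ (Lemma \ref{lem:memory}), $e_N\to e$ uniformly.
\end{proof}

\emph{The base processes.} For $k\ge2$ choose $s_k\in(0,1]$ and then $\delta^{(k)}>0$ with
\begin{equation}\label{eq:small}
s_k\sqrt{\lambda_k}\le\frac1k,\qquad\delta^{(k)}\le s_k2^{-k-7},\qquad8\delta^{(k)}(\lambda_k+\lambda_k^2)^{1/2}\le\frac1k .
\end{equation}
Let $\xi^{(k)}$ be the centered feedback process with innovations $b_k+\theta_k+s_kG$ and parameter $\delta^{(k)}$ given by Lemma \ref{lem:center}. Let $\xi^{(1)}$ be the feedback process with $\nu=N(0,1)$, $\delta=2^{-8}$. By Lemma \ref{lem:stationary} and Proposition \ref{prop:variance}, the hypotheses of Proposition \ref{prop:layers} hold with $K_k=\frac43C_\nu$ for the corresponding $\nu$, and $\sigma^2_{(1)}(m)\to\infty$.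

\emph{The scales.} The constants $K_k$ and $\lambda_k$ may be huge, and the weights must absorb them. Let $q_1=1$ and $q_k=\min\big(q_{k-1},2^{-k}q_{k-1}/(\lambda_kK_k)\big)$ for $k\ge2$. Let $a_1=p_1=N_1=1$, and for $k\ge2$ take $p_k=\lambda_k/N_k$ and $a_k^2=q_kN_k$. Then $v_k=q_k\lambda_k$ does not depend on $N_k$, and $K_kv_k\le2^{-k}q_{k-1}\le2^{-k}$. By Proposition \ref{prop:layers}(a) we can choose inductively $N_k>N_{k-1}$ with
\[
N_k\ge\lambda_k+k\lambda_k^2,\qquad\sum_{j<k}\operatorname{var}S^{(j)}_{N_k}\le\frac{q_kN_k}k ;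
\]
the first condition ensures $p_k\le1$. By Proposition \ref{prop:layers}(b), $X_n=\sum_kX_n^{(k)}$ is admissible.

\emph{The limits.} Write again $S_{N_k}=L_k+R_k$ with $L_k=S^{(k)}_{N_k}$, $k\ge2$. Since $(q_j)$ is nonincreasing,
\[
\operatorname{var}R_k\le\frac{q_kN_k}k+N_k\sum_{j>k}2^{-j}q_{j-1}\le a_k^2\Big(\frac1k+2^{-k}\Big).
\]
By Lemma \ref{lem:thin}, $L_k/a_k=\sum_{i\le M}\xi_i^{(k)}$ with $M\sim\operatorname{Bin}(N_k,\lambda_k/N_k)$ independent of $\xi^{(k)}$. Write $\xi_i^{(k)}=u_i+Z_i$ as in Lemma \ref{lem:stationary}, with $|u_i|\le4\delta^{(k)}$. To split the innovations, extend the probability space: for $i\ge1$ draw $(\theta_{k,i},G_i)$ from the conditional law of $(\theta_k,G)$ given $b_k+\theta_k+s_kG=Z_i$, using extra randomness independent over $i$ and of everything else. Then $Z_i=b_k+\theta_{k,i}+s_kG_i$ a.s., and the pairs $(\theta_{k,i},G_i)$ are i.i.d.\ copies of $(\theta_k,G)$, independent of $M$. Put $\Theta_k=\sum_{i\le M}\theta_{k,i}$. We have $|u_i+b_k|\le8\delta^{(k)}$, $EM=\lambda_k$ and $EM^2\le\lambda_k+\lambda_k^2$,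 so by \eqref{eq:small}
\[
\Big\|\frac{L_k}{a_k}-\Theta_k\Big\|_2\le\Big\|\sum_{i\le M}(u_i+b_k)\Big\|_2+s_k\Big\|\sum_{i\le M}G_i\Big\|_2\le8\delta^{(k)}(\lambda_k+\lambda_k^2)^{1/2}+s_k\sqrt{\lambda_k}\le\frac2k .
\]
Together with the bound on $R_k$ this gives $\|S_{N_k}/a_k-\Theta_k\|_2\to0$. Also $\|\Theta_k\|_2^2=EM\,E\theta_k^2=1$, so $\sigma_{N_k}/a_k\to1$, and
\[
\frac{S_{N_k}}{\sigma_{N_k}}-\Theta_k=\frac{a_k}{\sigma_{N_k}}\Big(\frac{S_{N_k}}{a_k}-\Theta_k\Big)+\Big(\frac{a_k}{\sigma_{N_k}}-1\Big)\Theta_k\to0\quad\text{in }L^2 .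
\]
The law of $\Theta_k$ and $\mu_k$ are images, under the same map, of an i.i.d.\ sequence and an independent binomial or Poisson count. By Le Cam's inequality they are within $N_kp_k^2=\lambda_k^2/N_k\le1/k$ in total variation. Hence the L\'evy distance between the law of $S_{N_k}/\sigma_{N_k}$ and $\mu_k$ tends to $0$.

If $\mu$ is a value of $(\mu_k)$, then $\mu_k=\mu$ for infinitely many $k$, and along the corresponding $N_k$ we have $S_{N_k}/\sigma_{N_k}\Rightarrow\mu$. So the set of subsequential limits contains a dense subset of $\mathcal I$. The set of subsequential limits of a sequence in a metric space is closed, so it contains $\mathcal I$, and by part (a) it equals $\mathcal I$. \qed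

\begin{thebibliography}{9}

\bibitem{Her83} Herrndorf (1983).

\bibitem{Ibr62} Ibragimov (1962).

\bibitem{Ibr75} Ibragimov (1975).

\bibitem{Ios77} Iosifescu (1977).

\bibitem{Pel85} Peligrad (1985).

\end{thebibliography}
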